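\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Supremum estimates and the sharp modulus of continuity\\ for $\bar\partial$ on an exponentially flat domain in $\mathbb C^2$}


\begin{abstract}
Let $B^\infty\subset\mathbb C^2$ be the domain $|z|^2+e\exp(-1/|w|^2)<1$, whose boundary touches the cylinder $|z|=1$ to infinite order along a circle. It is known that bounded data for $\bar\partial u=f$ on $B^\infty$ need not admit a H\"older continuous solution. We show that supremum estimates nevertheless hold: there is a constant $K$ such that every bounded $\bar\partial$-closed $f\in C^1_{0,1}(B^\infty)$ has a solution with $\sup|u|\le K\|f\|_{L^\infty}$. The solution can be chosen with modulus of continuity $K\|f\|_{L^\infty}(1+\log^+(1/d))^{-1/2}$, and this is optimal up to the constant. The same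 is proved, with exponent $1/\alpha$, when $1/|w|^2$ is replaced by $1/|w|^\alpha$, $\alpha>0$. For data that are smooth up to the boundary the solution is explicit: a Cauchy transform along the discs $z=\mathrm{const}$, followed by a Cauchy integral in $z$ that is kept inside the domain by an orthogonal projection in a Hilbert space.
\end{abstract}

\section{Introduction}

\subsection{The question}

For a form $f=f_1\,d\bar z+f_2\,d\bar w$ on an open set $\Omega\subset\mathbb C^2$ we write $\|f\|=\sup_\Omega(|f_1|^2+|f_2|^2)^{1/2}$. The form is $\bar\partial$-closed, or simply closed, if $\partial_{\bar z}f_2=\partial_{\bar w}f_1$. The equation $\bar\partial u=f$ means $\partial_{\bar z}u=f_1$ and $\partial_{\bar w}u=f_2$; for a merely continuous $u$ it is meant in the sense of distributions. We say that $\Omega$ has \emph{supremum estimates} if there is $K<\infty$ such that every bounded closed $f\in C^1_{0,1}(\Omega)$ has a solution with $\sup_\Omega|u|\le K\|f\|$.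

Consider
\[
B^\infty=\{(z,w)\in\mathbb C^2:\ |z|^2+e\exp(-1/|w|^2)<1\},
\]
where the exponential is read as $0$ when $w=0$. This is a smooth, bounded, pseudoconvex domain whose boundary is nowhere Levi-flat \cite{book}. Along the circle $|z|=1$, $w=0$ the boundary touches the cylinder $|z|=1$ to infinite order. It is natural to compare $B^\infty$ with the domains of finite order of contact
\[
B^q=\{|z|^2+|w|^{2q}<1\},\qquad q=1,2,3,\dots .
\]
The following facts are known from \cite{book}. On $B^q$ there is a finite constant $K_q$, depending only on $q$, such that every bounded closed $f\in C^1_{0,1}(B^q)$ has a solution $u\in C^1(B^q)$ with $|u(\mathbf p)-u(\mathbf p')|\le K_q\|f\|\,|\mathbf p-\mathbf p'|^{1/2q}$, and the exponent $1/2q$ cannot be improved. On $B^\infty$, for a fixed branch of the logarithm, put $v=\bar w/\log(z-1)$. The form $\bar\partial v$ is smooth, bounded and closed, but $\bar\partial u=\bar\partial v$ has no solution that is H\"older continuous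 of any positive order. The authors write: ``We do not know whether on $B^\infty$ there are supremum estimates for solutions of $\bar\partial u=f$.'' We show that there are.

\subsection{What to expect}

Let $\mathbb D$ be the unit disc. For $0<\alpha<\infty$ put
\[
\Omega_\alpha=\{(z,w):\ |z|^2+e\exp(-1/|w|^\alpha)<1\},\qquad \Omega_2=B^\infty .
\]
For $|z|<1$ and $w\ne0$ the defining inequality says $1-|w|^{-\alpha}<\log(1-|z|^2)$. Hence
\begin{equation}\label{eq:fibre}
\Omega_\alpha=\{(z,w):\ |z|<1,\ |w|<R(z)\},\qquad R(z)=\Bigl(1+\log\frac1{1-|z|^2}\Bigr)^{-1/\alpha}.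
\end{equation}
So $\Omega_\alpha$ is a family of discs (the \emph{fibers}) whose radius $R(z)$ tends to $0$ as $|z|\to1$, very slowly. For $B^q$ the radius is $(1-|z|^2)^{1/2q}$.

Let $h$ be holomorphic on $\mathbb D$ with $|h|\le1$. The closed form $h(z)\,d\bar w$ has the solution $\bar w\,h(z)$, which is at most $R(z)$ in absolute value. If $h$ changes by a fixed amount between two points that lie at distance about $d$ from the unit circle and from each other, then every solution has to oscillate by about the fiber radius there (Section~\ref{sec:optimal}). That radius is about $d^{1/2q}$ on $B^q$, the sharp modulus recalled above. On $\Omega_\alpha$ it is about $(1+\log\frac1d)^{-1/\alpha}$, which is not bounded by any positive power of $d$ but still tends to $0$. One is led to guess that solutions stay bounded and that this is the sharp modulus. With $\ell(d)=1+\log^+(1/d)$, our results are as follows.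

\begin{theorem}\label{thm:sup}
For every $\alpha>0$ there is $K_\alpha<\infty$ such that for every bounded closed $f\in C^1_{0,1}(\Omega_\alpha)$ there is $u\in C^1(\Omega_\alpha)$ with $\bar\partial u=f$ and $\sup|u|\le K_\alpha\|f\|$. In particular $B^\infty=\Omega_2$ has supremum estimates.
\end{theorem}

\begin{theorem}\label{thm:mod}
In Theorem~\ref{thm:sup} the solution $u$ can be chosen so that in addition
\begin{equation}\label{eq:modulus}
|u(\mathbf p)-u(\mathbf p')|\le K_\alpha\|f\|\,\ell(|\mathbf p-\mathbf p'|)^{-1/\alpha}\qquad(\mathbf p,\mathbf p'\in\Omega_\alpha,\ \mathbf p\ne\mathbf p').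
\end{equation}
This is optimal: suppose $\omega:(0,\infty)\to[0,\infty)$ is such that every bounded closed $f\in C^1_{0,1}(\Omega_\alpha)$ has a continuous solution with $|u(\mathbf p)-u(\mathbf p')|\le\|f\|\,\omega(|\mathbf p-\mathbf p'|)$ for all $\mathbf p\ne\mathbf p'$ in $\Omega_\alpha$. Then $\omega(d)\ge\frac15\,\ell(d)^{-1/\alpha}$ for $0<d\le\frac14$.
\end{theorem}

\subsection{The idea}\label{sec:idea}

Suppose $f$ is $C^1$ up to the boundary. First solve in the fibers: the Cauchy transform $u_0$ of $f_2(z,\cdot)$ over the disc $|\omega|<R(z)$ is at most $2R(z)\|f\|$, and $\bar\partial u_0=f-g\,d\bar z$, where $g$ is holomorphic in $w$. It remains to solve $\partial_{\bar z}U=g$ with $U$ holomorphic in $w$. The Cauchy integral $\frac1\pi\int_{\mathbb D}g(\zeta,w)(z-\zeta)^{-1}dA(\zeta)$ meets three obstacles.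
\begin{enumerate}
\item[(1)] The point $(\zeta,w)$ leaves the domain when $R(\zeta)\le|w|$.
\item[(2)] $g$ contains the factor $\partial_{\bar z}R$, because the fibers move with $z$. This is of order $1/(1-|z|^2)$, up to a power of a logarithm.
\item[(3)] $g$ may be logarithmically infinite at the rim $|w|=R(z)$ of a fiber.
\end{enumerate}
We use instead
\begin{equation}\label{eq:Uintro}
U(z,w)=\frac1\pi\int_{\mathbb D}g\bigl(\zeta,w\,\chi(\zeta,z)\bigr)\,\frac{1-|\zeta|^2}{1-\bar\zeta z}\,\frac{dA(\zeta)}{z-\zeta},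
\end{equation}
where $\chi$ is holomorphic in $z$, equals $1$ at $\zeta=z$, and is so small that $(\zeta,w\chi)$ stays in the domain; this removes (1). The second factor in the integrand is also holomorphic in $z$ and equal to $1$ at $\zeta=z$; it takes care of (2). For (3) we need to know how far inside the fiber $w\chi$ lies.

The choice of $\chi$ is the heart of the matter. Section~\ref{sec:corr} finds it for the unit ball $B^1$, where everything can be computed by hand, and recognizes it as an orthogonal projection in $\ell^2$. This description carries over to $B^\infty$ because $1+\log\frac1{1-z\bar\zeta}$ is a positive definite kernel, and for the other $\Omega_\alpha$ it suffices to take a power of the resulting $\chi$. The quantity needed for (3) is the sine of an angle between two vectors in $\ell^2$, and Cauchy--Schwarz estimates it.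

\medskip
\noindent\textbf{Conventions.} $C,c>0$ are constants that depend only on $\alpha$ and may change from line to line; $dA$ is Lebesgue measure on $\mathbb C$. We use the Cauchy--Pompeiu formula: for a disc $\Delta$, $\phi\in C^1(\overline\Delta)$ and $w\in\Delta$,
\begin{equation}\label{eq:CP}
\phi(w)=\frac1{2\pi i}\oint_{\partial\Delta}\frac{\phi(\omega)}{\omega-w}\,d\omega+\frac1\pi\int_\Delta\frac{\phi_{\bar\omega}(\omega)}{w-\omega}\,dA(\omega).
\end{equation}
For $\phi\in C^1_c(\mathbb C)$ the boundary term is absent and $\Delta$ may be replaced by $\mathbb C$.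

\section{Solving in the fibers}\label{sec:fibre}

This step works for any smooth radius function; we shall use it for the unit ball and for $\Omega_\alpha$. Let $R:\mathbb D\to(0,1]$ be smooth and let
\[
\Omega_R=\{(z,w):\ |z|<1,\ |w|<R(z)\}.
\]

\begin{lemma}\label{lem:fibre}
Let $f$ be a closed form that is $C^1$ in a neighborhood of $\overline{\Omega_R}$, let $\|f\|$ be its supremum over $\Omega_R$ (hence over $\overline{\Omega_R}$), and put
\[
u_0(z,w)=\frac1\pi\int_{|\omega|<R(z)}\frac{f_2(z,\omega)}{w-\omega}\,dA(\omega).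
\]
Then $u_0\in C^1(\Omega_R)$,
\begin{equation}\label{eq:u0}
|u_0(z,w)|\le2R(z)\|f\|,
\end{equation}
and $\bar\partial u_0=f-g\,d\bar z$, where, with $R=R(z)$,
\begin{equation}\label{eq:g}
g(z,w)=\frac1{2\pi}\int_0^{2\pi}\frac{f_1(z,Re^{i\theta})\,Re^{i\theta}}{Re^{i\theta}-w}\,d\theta+\frac{\partial_{\bar z}R(z)}\pi\int_0^{2\pi}\frac{f_2(z,Re^{i\theta})\,R}{Re^{i\theta}-w}\,d\theta .
\end{equation}
The function $g$ is in $C^1(\Omega_R)$, is holomorphic in $w$, and satisfies, with $x=|w|/R(z)$,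
\begin{align}
|g(z,w)|&\le\|f\|\,(1+2|\partial_{\bar z}R(z)|)\Bigl(1+\tfrac12\log\frac1{1-x^2}\Bigr),\label{eq:gbound}\\
|w\,g_w(z,w)|&\le\|f\|\,(1+2|\partial_{\bar z}R(z)|)\,\frac x{1-x^2}.\label{eq:gwbound}
\end{align}
\end{lemma}

\begin{proof}
By rearrangement, $\int_{|\omega|<R}|w-\omega|^{-1}dA\le\int_{|\omega|<R}|\omega|^{-1}dA=2\pi R$, which gives \eqref{eq:u0}.

\emph{Derivatives of $u_0$.} Fix $(z_0,w_0)\in\Omega_R$ and choose $\varepsilon>0$ with $|w_0|+3\varepsilon<R(z)$ for $z$ near $z_0$. Let $\kappa\in C_c^\infty(\{|\omega-w_0|<2\varepsilon\})$ with $\kappa=1$ on $|\omega-w_0|<\varepsilon$. For $z$ near $z_0$ and $|w-w_0|<\varepsilon/2$ write $u_0=A+E$ with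
\[
A=\frac1\pi\int_{\mathbb C}(\kappa f_2)(z,w-\eta)\,\frac{dA(\eta)}\eta,\qquad
E=\frac1\pi\int_{|\omega|<R(z)}\frac{(1-\kappa(\omega))f_2(z,\omega)}{w-\omega}\,dA(\omega).
\]
In $A$ the function $\kappa f_2$, extended by $0$ in $\omega$, is $C^1$ with uniformly bounded support in $\omega$, and $1/\eta$ is locally integrable. So $A$ is $C^1$ by differentiation under the integral, and
\[
\partial_{\bar w}A=\frac1\pi\int_{\mathbb C}\frac{\partial_{\bar\omega}(\kappa f_2)(z,\omega)}{w-\omega}\,dA(\omega)=(\kappa f_2)(z,w)=f_2(z,w),\quad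
\partial_{\bar z}A=\frac1\pi\int_{\mathbb C}\frac{\kappa\,\partial_{\bar z}f_2(z,\omega)}{w-\omega}\,dA(\omega),
\]
where the second equality for $\partial_{\bar w}A$ is \eqref{eq:CP}. The integrand of $E$ vanishes for $|\omega-w_0|<\varepsilon$, so it is $C^1$ in $(z,w,\omega)$ up to and across $|\omega|=R(z)$; here we use that $f$ is $C^1$ near $\overline{\Omega_R}$. In polar coordinates $\int_0^{R(z)}\int_0^{2\pi}(\cdot)\,d\theta\,r\,dr$, Leibniz' rule shows that $E$ is $C^1$, that $\partial_{\bar w}E=0$, and that $\partial_{\bar z}E$ is the integral of the $\bar z$-derivative of the integrand plus a boundary term. Since $1-\kappa=1$ on $|\omega|=R(z)$, altogether $\partial_{\bar w}u_0=f_2$ and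
\[
\partial_{\bar z}u_0=\frac1\pi\int_{|\omega|<R(z)}\frac{\partial_{\bar z}f_2(z,\omega)}{w-\omega}\,dA(\omega)+\frac{\partial_{\bar z}R(z)}\pi\int_0^{2\pi}\frac{f_2(z,Re^{i\theta})\,R}{w-Re^{i\theta}}\,d\theta .
\]
Now closedness enters: $\partial_{\bar z}f_2=\partial_{\bar w}f_1$, so by \eqref{eq:CP} for $\phi=f_1(z,\cdot)$ the first term is $f_1(z,w)-\frac1{2\pi i}\oint_{|\omega|=R(z)}\frac{f_1(z,\omega)}{\omega-w}\,d\omega$. Writing $d\omega=iRe^{i\theta}d\theta$ we obtain $\partial_{\bar z}u_0=f_1-g$ with $g$ as in \eqref{eq:g}.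

\emph{Properties of $g$.} Since $z\mapsto f_j(z,R(z)e^{i\theta})$ is $C^1$ and $R$ is smooth, $g\in C^1(\Omega_R)$; it is holomorphic in $w$ by \eqref{eq:g}. Put
\[
J_k=\frac1{2\pi}\int_0^{2\pi}|e^{i\theta}-x|^{-k}\,d\theta,\qquad k=1,2.
\]
Then \eqref{eq:g} gives $|g|\le\|f\|(1+2|\partial_{\bar z}R|)J_1$, and differentiating \eqref{eq:g} in $w$ gives $|wg_w|\le\|f\|(1+2|\partial_{\bar z}R|)\,xJ_2$. Parseval for $(1-xe^{i\theta})^{-1}=\sum x^ne^{in\theta}$ gives $J_2=1/(1-x^2)$, hence \eqref{eq:gwbound}. Parseval for $(1-xe^{i\theta})^{-1/2}=\sum c_nx^ne^{in\theta}$, $c_n=\prod_{k\le n}\frac{2k-1}{2k}$, gives $J_1=\sum c_n^2x^{2n}$. Since $2n+1=\prod_{k\le n}\frac{2k+1}{2k-1}$,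
\[
c_n^2(2n+1)=\prod_{k\le n}\frac{(2k-1)(2k+1)}{(2k)^2}\le1 .
\]
So $c_n^2\le\frac1{2n}$ for $n\ge1$ and $J_1\le1+\frac12\log\frac1{1-x^2}$, which is \eqref{eq:gbound}.
\end{proof}

\section{The correction}\label{sec:corr}

\subsection{Notation and an integral estimate on the disc}

For $z,\zeta\in\mathbb D$ put
\[
\delta_z=1-|z|^2,\quad s=1+\log\frac1{\delta_z},\quad t=1+\log\frac1{\delta_\zeta},\quad D=|1-\bar\zeta z|,\quad \rho=\frac{|z-\zeta|}D<1 .
\]
Thus $s,t\ge1$ measure how deep $z$ and $\zeta$ lie toward the circle, on a logarithmic scale, and $\delta_\zeta=e^{1-t}$. The number $\rho$ is the pseudohyperbolic distance, and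
\begin{equation}\label{eq:rho}
1-\rho^2=\frac{\delta_z\delta_\zeta}{D^2}.
\end{equation}

\begin{lemma}\label{lem:int}
\emph{(a)} For $0<\rho_0<1$: $\displaystyle\sup_{z\in\mathbb D}\int_{\rho<\rho_0}\frac{\rho^{-1/2}}{D\,|z-\zeta|}\,dA(\zeta)<\infty$.

\emph{(b)} For every measurable $F:[1,\infty)\to[0,\infty]$ and $z\in\mathbb D$: $\displaystyle\int_{\mathbb D}\frac{F(t)}{D^2}\,dA(\zeta)\le\pi\int_1^\infty F(t)\,dt$.

\emph{(c)} For $\beta>0$: $\displaystyle\sup_{z\in\mathbb D}\int_{\mathbb D}\frac{t^{-1-\beta}\rho^{-1/2}}{D\,|z-\zeta|}\,dA(\zeta)<\infty$.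
\end{lemma}

\begin{proof}
(a) Substitute $\zeta=(z-\xi)/(1-\bar z\xi)$. Then $|\xi|=\rho$, $\delta_\zeta=\delta_z(1-|\xi|^2)|1-\bar z\xi|^{-2}$ and $dA(\zeta)=\delta_z^2|1-\bar z\xi|^{-4}dA(\xi)$. By \eqref{eq:rho}, $\frac1{D|z-\zeta|}=\frac1{\rho D^2}=\frac{1-\rho^2}{\rho\,\delta_z\delta_\zeta}$, so
\[
\frac{dA(\zeta)}{D\,|z-\zeta|}=\frac{dA(\xi)}{|\xi|\,|1-\bar z\xi|^2}.
\]
On $|\xi|<\rho_0$ the right side is at most $(1-\rho_0)^{-2}|\xi|^{-1}dA(\xi)$, and $|\xi|^{-3/2}$ is integrable on $\mathbb D$.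

(b) $t$ depends only on $r=|\zeta|$, and $dt=\frac{2r\,dr}{1-r^2}$. The claim follows from
\[
\int_0^{2\pi}\frac{d\theta}{|1-r|z|e^{i\theta}|^2}=\frac{2\pi}{1-r^2|z|^2}\le\frac{2\pi}{1-r^2}.
\]

(c) On $\rho<\frac12$ use (a) and $t\ge1$. On $\rho\ge\frac12$ the integrand equals $t^{-1-\beta}\rho^{-3/2}D^{-2}\le2\sqrt2\,t^{-1-\beta}D^{-2}$, and (b) applies because $\int_1^\infty t^{-1-\beta}dt<\infty$.
\end{proof}

\subsection{What the moving factor must do}

The next proposition says that \eqref{eq:Uintro} solves the equation as soon as $\chi$ keeps us in the domain and the integrand is not too large.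

\begin{proposition}\label{prop:corr}
Let $R:\mathbb D\to(0,1]$ be smooth and let $g\in C^1(\Omega_R)$ be holomorphic in $w$. Let $\chi(\zeta,z)$ be a smooth function on $\mathbb D\times\mathbb D$, holomorphic in $z$, with $\chi(\zeta,\zeta)=1$ and
\begin{equation}\label{eq:X}
X:=|\chi(\zeta,z)|\,\frac{R(z)}{R(\zeta)}\le1 .
\end{equation}
Then $(z,w)\in\Omega_R$ implies $(\zeta,w\chi(\zeta,z))\in\Omega_R$ for all $\zeta\in\mathbb D$, with
\begin{equation}\label{eq:x}
x:=\frac{|w\chi(\zeta,z)|}{R(\zeta)}\le X,\qquad x<1 .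
\end{equation}
Put
\[
I(\zeta;z,w)=\frac{G(\zeta;z,w)}{z-\zeta},\qquad G(\zeta;z,w)=g\bigl(\zeta,w\chi(\zeta,z)\bigr)\frac{1-|\zeta|^2}{1-\bar\zeta z},
\]
and suppose that there are $M<\infty$ and $\beta>0$ such that for all $(z,w)\in\Omega_R$ and $\zeta\ne z$
\begin{equation}\label{eq:Ihyp}
|I(\zeta;z,w)|\le M\,\frac{t^{-1-\beta}\rho^{-1/2}}{D\,|z-\zeta|}.
\end{equation}
Then $U(z,w)=\frac1\pi\int_{\mathbb D}I(\zeta;z,w)\,dA(\zeta)$ is in $C^1(\Omega_R)$, $\bar\partial U=g\,d\bar z$, and $|U|\le C_\beta M$ with $C_\beta$ depending only on $\beta$.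
\end{proposition}

\begin{proof}
For \eqref{eq:x}: $x=X|w|/R(z)$ and $|w|<R(z)$. Lemma~\ref{lem:int}(c) gives absolute convergence and the bound on $U$.

For the equation, note that $G$ is $C^1$ on $\mathbb D\times\Omega_R$, holomorphic in $(z,w)$, and $G(z;z,w)=g(z,w)$. Fix $(z_0,w_0)\in\Omega_R$, choose $\kappa\in C_c^\infty(\mathbb D)$ with $\kappa=1$ near $z_0$, and write $U=U_1+U_2$, inserting $\kappa(\zeta)$ and $1-\kappa(\zeta)$ in the integral.

For $(z,w)$ near $(z_0,w_0)$ and $\zeta\in\operatorname{supp}(1-\kappa)$ the quantities $D$, $|z-\zeta|$ and $\rho\ge|z-\zeta|/2$ are bounded below. By \eqref{eq:Ihyp} the integrand of $U_2$ is uniformly bounded there, and it is continuous in all variables and holomorphic in $(z,w)$. So $U_2$ is continuous by dominated convergence, satisfies the Cauchy integral formula in each variable by Fubini, and hence is holomorphic near $(z_0,w_0)$.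

Substituting $\zeta=z-\eta$ we have $U_1=\frac1\pi\int_{\mathbb C}(\kappa G)(z-\eta;z,w)\,\eta^{-1}dA(\eta)$, where $\kappa G$, extended by $0$ in $\zeta$, is $C^1$ with compact support in $\zeta$. Differentiation under the integral gives $U_1\in C^1$. As $G$ is holomorphic in $(z,w)$, we get $\partial_{\bar w}U_1=0$, and only the first slot contributes to $\partial_{\bar z}U_1$. By \eqref{eq:CP}, applied for fixed $(z,w)$ to $\zeta\mapsto(\kappa G)(\zeta;z,w)$,
\[
\partial_{\bar z}U_1(z,w)=\frac1\pi\int_{\mathbb C}\frac{\partial_{\bar\zeta}(\kappa G)(\zeta;z,w)}{z-\zeta}\,dA(\zeta)=\kappa(z)G(z;z,w)=g(z,w)\quad\text{near }(z_0,w_0).\qedhere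
\]
\end{proof}

For $g$ from Lemma~\ref{lem:fibre}, the bound \eqref{eq:gbound} at the point $(\zeta,w\chi)$ together with $x\le X$ gives
\begin{equation}\label{eq:Igen}
|I(\zeta;z,w)|\le\|f\|\;\delta_\zeta\bigl(1+2|\partial_{\bar\zeta}R(\zeta)|\bigr)\Bigl(1+\tfrac12\log\frac1{1-X^2}\Bigr)\frac1{D\,|z-\zeta|}\qquad\text{if }X<1 .
\end{equation}
There are two things to estimate: the \emph{weight} $\delta_\zeta(1+2|\partial_{\bar\zeta}R|)$ and the \emph{gap} $1-X^2$.

\begin{remark}\label{rem:weight}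
The weight is harmless for a general reason. Suppose $R$ is radial and decreasing in $r=|\zeta|$, so that $|\partial_{\bar\zeta}R|=\frac12|R'(r)|$. Away from the diagonal $D\,|z-\zeta|$ is comparable to $D^2$, and by Lemma~\ref{lem:int}(b)
\[
\int_{\mathbb D}\delta_\zeta|\partial_{\bar\zeta}R|\,\frac{dA(\zeta)}{D^2}\le\pi\int_0^1\tfrac12|R'(r)|\,2r\,dr\le\pi R(0).
\]
This uses the factor $(1-|\zeta|^2)/(1-\bar\zeta z)$ in \eqref{eq:Uintro}. Without it the same way of estimating fails. Indeed, for $R$ as in \eqref{eq:fibre} we have $|\partial_{\bar\zeta}R|=\frac{|\zeta|}\alpha\,t^{-1-1/\alpha}\delta_\zeta^{-1}$ (Section~\ref{sec:log}), hence $1+2|\partial_{\bar\zeta}R|\ge c\,t^{-1-1/\alpha}\delta_\zeta^{-1}$, and we would have to bound $\int t^{-1-1/\alpha}\delta_\zeta^{-1}|z-\zeta|^{-1}dA(\zeta)$. But for $0<r<|z|$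
\[
\int_{-\pi}^{\pi}\frac{d\theta}{\bigl||z|-re^{i\theta}\bigr|}\ge\int_{-\pi}^{\pi}\frac{d\theta}{1-r+|\theta|}\ge2\log\frac1{1-r}\ge2(t-1),
\]
so this integral is at least $\int_1^s t^{-1-1/\alpha}(t-1)\,dt$, which tends to $\infty$ as $|z|\to1$ when $\alpha\ge1$.
\end{remark}

\subsection{The unit ball}\label{sec:ball}

Here is the smallest case. Let $R(z)=\delta_z^{1/2}$, so $\Omega_R=\{|z|^2+|w|^2<1\}$. We need $\chi$ holomorphic in $z$, with $\chi(\zeta,\zeta)=1$ and $|\chi|\le(\delta_\zeta/\delta_z)^{1/2}$. Try $\chi(\zeta,z)=\frac{1-|\zeta|^2}{1-\bar\zeta z}$. By \eqref{eq:rho},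
\[
X^2=\frac{\delta_\zeta^2}{D^2}\cdot\frac{\delta_z}{\delta_\zeta}=1-\rho^2,\qquad\text{so the gap is}\quad 1-X^2=\rho^2 .
\]
The weight is also simple: $\partial_{\bar\zeta}R=-\frac12\zeta\delta_\zeta^{-1/2}$, so $\delta_\zeta(1+2|\partial_{\bar\zeta}R|)\le\delta_\zeta+\delta_\zeta^{1/2}\le2e^{(1-t)/2}$. Since $1+\log\frac1\rho\le2\rho^{-1/2}$, \eqref{eq:Igen} gives
\[
|I|\le2\|f\|\,e^{(1-t)/2}\,\frac{1+\log\frac1\rho}{D\,|z-\zeta|}\le4\|f\|\,\frac{e^{(1-t)/2}\rho^{-1/2}}{D\,|z-\zeta|},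
\]
and $e^{(1-t)/2}$ is bounded by a constant times $t^{-2}$. So \eqref{eq:Ihyp} holds with $\beta=1$. By Lemma~\ref{lem:fibre} and Proposition~\ref{prop:corr}, $u_0+U$ solves $\bar\partial u=f$ on the ball with $|u|\le C\|f\|$, for every closed $f$ that is $C^1$ near the closed ball.

\medskip
Why did this $\chi$ work? Write $\Psi(z)=(1,z,z^2,\dots)\in\ell^2$, so that $\langle\Psi(z),\Psi(\zeta)\rangle=\frac1{1-z\bar\zeta}$ and $\|\Psi(z)\|^2=1/\delta_z$. A point $(z,w)$ with $|z|<1$ lies in the ball exactly when $\|w\Psi(z)\|<1$. Moreover $\chi(\zeta,z)=\langle\Psi(z),\Psi(\zeta)\rangle/\|\Psi(\zeta)\|^2$, so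
\[
w\,\chi(\zeta,z)\,\Psi(\zeta)\ \text{ is the orthogonal projection of }\ w\,\Psi(z)\ \text{ onto the line }\ \mathbb C\,\Psi(\zeta).
\]
A projection does not increase norms, which is $X\le1$, and $X$ is the cosine of the angle between the complex lines spanned by $\Psi(z)$ and $\Psi(\zeta)$. The factor $\chi$ is holomorphic in $z$ because $\Psi$ is, and it is $1$ for $\zeta=z$ because the projection fixes $\Psi(\zeta)$. Nothing here is special to the kernel $\frac1{1-z\bar\zeta}$. The recipe supplies a $\chi$ with $X\le1$ whenever $1/R(z)^2$ is the diagonal of a positive definite kernel that is holomorphic in $z$, and the gap $1-X^2$ is then the square of the sine of an angle.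

\section{The logarithmic kernel and supremum estimates}\label{sec:log}

From now on $\alpha>0$ is fixed, $R$ is as in \eqref{eq:fibre} and $\Omega=\Omega_\alpha=\Omega_R$. The function $R$ is smooth on $\mathbb D$ with values in $(0,1]$, nonincreasing in $|z|$, and $R(z)=s^{-1/\alpha}$. The relevant kernel is
\[
P(z,\zeta)=1+\log\frac1{1-z\bar\zeta}=1+\sum_{n\ge1}\frac{(z\bar\zeta)^n}n=\langle\Phi(z),\Phi(\zeta)\rangle,\qquad \Phi(z)=\Bigl(1,z,\frac{z^2}{\sqrt2},\frac{z^3}{\sqrt3},\dots\Bigr)\in\ell^2,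
\]
with $P(z,z)=s$ and $P(\zeta,\zeta)=t$. For $\alpha=2$ and $|z|<1$, $(z,w)\in B^\infty$ means $\|w\Phi(z)\|<1$, and the projection recipe gives $\chi=P(z,\zeta)/t$. For general $\alpha$ we take the power $2/\alpha$ of this.

Put
\[
m=\operatorname{Re}P(z,\zeta)=1+\log\frac1D,\qquad \lambda=\log\frac1{1-\rho^2}.
\]
By \eqref{eq:rho}, $\lambda=s+t-2m$. Since $D\ge1-|z||\zeta|$, we have $\frac12\max(\delta_z,\delta_\zeta)\le D<2$. Hence
\begin{equation}\label{eq:basic}
0.3<1-\log2\le m\le\min(s,t)+\log2,\qquad|\operatorname{Im}P(z,\zeta)|<\tfrac\pi2,\qquad\lambda\ge|s-t|-2\log2 .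
\end{equation}
In particular $\operatorname{Re}P(z,\zeta)>0$, so powers of $P(z,\zeta)$ can be defined with the principal branch.

The cosine of the angle between $\Phi(z)$ and $\Phi(\zeta)$ is $Y^{1/2}$, where $Y=|P(z,\zeta)|^2/(st)$. In the ball the squared sine was $\rho^2$. For the logarithmic kernel the vectors turn much more slowly: at a fixed distance $\rho$ the angle tends to $0$ as the points get deeper. The next lemma bounds this degeneration by a power of the depth $t$. Since $g$ is only logarithmically singular at the rim, a power of $t$ costs only $\log t$.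

\begin{lemma}\label{lem:angle}
$0\le Y\le1$ and $1-Y\ge\rho^2/(32t^2)$. If $\max(s,t)\ge32\min(s,t)$, then $1-Y\ge\frac12$.
\end{lemma}

\begin{proof}
$Y\le1$ is Cauchy--Schwarz. To gain from it, split off the first component of $\Phi$: put $L=P(z,\zeta)-1$. Cauchy--Schwarz for the remaining components gives $|L|^2\le(s-1)(t-1)$. Therefore
\begin{equation}\label{eq:defect}
st-|1+L|^2=\bigl[(s-1)(t-1)-|L|^2\bigr]+(s-1)+(t-1)-2\operatorname{Re}L\ \ge\ s+t-2m=\lambda\ \ge\ \rho^2,
\end{equation}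
that is, $1-Y\ge\rho^2/(st)$. By \eqref{eq:basic}, $|P(z,\zeta)|\le m+\frac\pi2\le\min(s,t)+\log2+\frac\pi2\le4\min(s,t)$, so $Y\le16\min(s,t)/\max(s,t)$. If $\max(s,t)\ge32\min(s,t)$, then $1-Y\ge\frac12\ge\rho^2/(32t^2)$. Otherwise $s<32t$ and $1-Y\ge\rho^2/(st)\ge\rho^2/(32t^2)$.
\end{proof}

\begin{proposition}\label{prop:smooth}
Let $f$ be closed and $C^1$ in a neighborhood of $\overline\Omega$. With $u_0,g$ from Lemma~\ref{lem:fibre} and
\[
\chi(\zeta,z)=\Bigl(\frac{P(z,\zeta)}t\Bigr)^{2/\alpha},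
\]
the function $u=u_0+U$, $U$ as in Proposition~\ref{prop:corr}, is in $C^1(\Omega)$, solves $\bar\partial u=f$, and satisfies $|u|\le K_\alpha\|f\|$ with $K_\alpha$ depending only on $\alpha$.
\end{proposition}

\begin{proof}
The function $\chi$ is smooth, zero-free, holomorphic in $z$, and $\chi(\zeta,\zeta)=1$. Moreover
\[
X=|\chi|\frac{R(z)}{R(\zeta)}=\Bigl(\frac{|P(z,\zeta)|}t\Bigr)^{2/\alpha}\Bigl(\frac ts\Bigr)^{1/\alpha}=Y^{1/\alpha}\le1 .
\]
\emph{Gap.} $1-X^2=1-Y^{2/\alpha}\ge\min(1,\frac2\alpha)(1-Y)$: this is trivial if $\frac2\alpha\ge1$, and Bernoulli's inequality $Y^{2/\alpha}\le1-\frac2\alpha(1-Y)$ if $\frac2\alpha<1$. So Lemma~\ref{lem:angle} gives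
\begin{equation}\label{eq:gap}
1-X^2\ge c(1-Y)\ge c\,\rho^2/t^2,\qquad \log\frac1{1-X^2}\le C+2\log t+2\log\frac1\rho\qquad(\zeta\ne z).
\end{equation}
\emph{Weight.} Since $\partial_{\bar\zeta}R=-\frac1\alpha t^{-1-1/\alpha}\frac\zeta{1-|\zeta|^2}$ and $\delta_\zeta=e^{1-t}$,
\begin{equation}\label{eq:weight}
\delta_\zeta(1+2|\partial_{\bar\zeta}R|)\le e^{1-t}+\tfrac2\alpha t^{-1-1/\alpha}\le C\,t^{-1-1/\alpha}.
\end{equation}
Inserting both in \eqref{eq:Igen} we get
\begin{equation}\label{eq:I}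
|I|\le C\|f\|\,\frac{t^{-1-1/\alpha}\bigl(1+\log t+\log\frac1\rho\bigr)}{D\,|z-\zeta|}\le C\|f\|\,\frac{t^{-1-1/(2\alpha)}\rho^{-1/2}}{D\,|z-\zeta|},
\end{equation}
which is \eqref{eq:Ihyp} with $\beta=\frac1{2\alpha}$ and $M=C\|f\|$. Proposition~\ref{prop:corr} gives $\bar\partial U=g\,d\bar z$ and $|U|\le C\|f\|$, and $|u_0|\le2\|f\|$ by \eqref{eq:u0}.
\end{proof}

\section{From smooth data to bounded data}\label{sec:limit}

To remove the assumption that $f$ is $C^1$ near $\overline\Omega$ we shrink and pass to the limit. The following interior estimate gives compactness; it is used again in Section~\ref{sec:mod}.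

\begin{lemma}\label{lem:interior}
Let $v$ be $C^1$ on a ball $B(\mathbf p,r)\subset\mathbb C^2$, $r\le1$, with $|v|\le M$ and $\|\bar\partial v\|\le N$. Then, with an absolute constant $C$,
\begin{equation}\label{eq:interior}
|v(\mathbf p)-v(\mathbf p')|\le C\Bigl(\frac{Md}r+N\,d\log\frac{2e}d\Bigr)\qquad\text{for }0<d=|\mathbf p-\mathbf p'|\le\tfrac r2 .
\end{equation}
\end{lemma}

\begin{proof}
Write $\mathbf p'=\mathbf p+d\,\mathbf e$ with $|\mathbf e|=1$ and $V(\tau)=v(\mathbf p+\tau\mathbf e)$ for $|\tau|<r$. Then $|V|\le M$ and $|V_{\bar\tau}|\le N$. Apply \eqref{eq:CP} on $|\tau|<\frac34r$ at the points $0$ and $d$ and subtract. The kernel difference is $\bigl|\frac1\tau-\frac1{\tau-d}\bigr|=\frac d{|\tau||\tau-d|}$. On $|\tau|=\frac34r$ we have $|\tau-d|\ge\frac r4$, so the boundary terms contribute at most $4Md/r$. The area terms contribute at most $\frac N\pi\int_{|\tau|<1}\frac{d}{|\tau||\tau-d|}\,dA$. The part $|\tau|<2d$ of this integral equals $d\int_{|\sigma|<2}\frac{dA(\sigma)}{|\sigma||\sigma-1|}$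 by scaling. On $2d\le|\tau|<1$ we have $|\tau-d|\ge|\tau|/2$, which gives at most $4\pi d\log^+\frac1{2d}$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:sup}]
Let $f\in C^1_{0,1}(\Omega)$ be bounded and closed. With $R:=0$ on $|z|=1$, $R$ is continuous on $\overline{\mathbb D}$ and $\overline\Omega\subset\{|z|\le1,\ |w|\le R(z)\}$. For $0<r<1$ we have $r\overline\Omega\subset\Omega$: if $|z|<1$, then $|rw|\le rR(z)<R(z)\le R(rz)$; if $|z|=1$, then $w=0$ and $(rz,0)\in\Omega$. So the pullback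
\[
f^{(r)}=r\,f_1(r\,\cdot)\,d\bar z+r\,f_2(r\,\cdot)\,d\bar w
\]
under $(z,w)\mapsto(rz,rw)$ is closed and $C^1$ on the neighborhood $r^{-1}\Omega$ of $\overline\Omega$, and $\|f^{(r)}\|\le\|f\|$. Let $u^{(r)}$ be its solution from Proposition~\ref{prop:smooth}. Then $|u^{(r)}|\le K_\alpha\|f\|$, and by Lemma~\ref{lem:interior} the family is equicontinuous on compact sets. By Arzel\`a--Ascoli a sequence $u^{(r_j)}$, $r_j\to1$, converges locally uniformly to a continuous $u$ with $|u|\le K_\alpha\|f\|$. Since $f^{(r)}\to f$ locally uniformly, $\bar\partial u=f$ as distributions.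

It remains to see that $u\in C^1$. We have $\Delta u=4(\partial_zf_1+\partial_wf_2)$, a continuous function. On a ball compactly contained in $\Omega$, $u$ is the sum of the Newtonian potential of a bounded function, which is $C^1$, and a harmonic function. Hence $u\in C^1(\Omega)$ and $\bar\partial u=f$ classically.
\end{proof}

\section{The modulus of continuity}\label{sec:mod}

We prove \eqref{eq:modulus}. The solution $u$ of Section~\ref{sec:limit} is a pointwise limit of the functions $u^{(r_j)}$, and $\|f^{(r_j)}\|\le\|f\|$. So it suffices to prove \eqref{eq:modulus} for $u=u_0+U$ from Proposition~\ref{prop:smooth}, with $f$ closed and $C^1$ near $\overline\Omega$. We normalize $\|f\|=1$, so $|u|\le C$. If $|\mathbf p-\mathbf p'|\ge d_0$ for a constant $d_0=d_0(\alpha)$, then \eqref{eq:modulus} follows from $|u|\le C$ and $\ell(|\mathbf p-\mathbf p'|)\le\ell(d_0)$. So only small distances matter.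

Away from the circle $|z|=1$, $w=0$ one expects, and we show, a H\"older estimate. Here the only trouble is the rim of the fibers, and we avoid it by shrinking $w$ slightly (Lemmas~\ref{lem:M1} and~\ref{lem:M2}). Near the circle, $u_0$ is at most $2R(z)$ and can simply be discarded, and $U(z,w)$ is compared with its value at a point pushed inward (Lemma~\ref{lem:M3}). This last comparison is where the modulus $\ell^{-1/\alpha}$ appears, and where Lemma~\ref{lem:angle} is not enough. Without the logarithm of the gap, the part of $U$ coming from $t\ge\ell$ would be of order $\int_\ell^\infty t^{-1-1/\alpha}dt=\alpha\,\ell^{-1/\alpha}$; the crude bound $C+2\log t$ for that logarithm would only give $\ell^{-1/\alpha}\log\ell$. The remedy is that for $\rho$ close to $1$ and comparable depths $s$ and $t$ the gap is at least of order $(1+|s-t|)/t$, and $\log\frac t{1+|s-t|}$ has bounded average over $t\in[s/32,32s]$. This is the content of the next lemma.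

\begin{lemma}\label{lem:angle2}
If $\lambda\ge40$, then either $1-Y\ge\frac12$, or $\frac1{32}<\frac st<32$ and $1-Y\ge\lambda/(100t)$. In both cases $\lambda\ge\frac12(1+|s-t|)$.
\end{lemma}

\begin{proof}
For the first claim we may assume $\max(s,t)<32\min(s,t)$, by Lemma~\ref{lem:angle}. Put $\kappa=|\sqrt s-\sqrt t|/(\sqrt s+\sqrt t)\le\frac{\sqrt{32}-1}{\sqrt{32}+1}<0.7$. By \eqref{eq:basic}, $(\sqrt s-\sqrt t)^2=\kappa|s-t|\le0.7(\lambda+2\log2)$. Since $\lambda=s+t-2m$,
\[
\sqrt{st}-m=\tfrac12\bigl(\lambda-(\sqrt s-\sqrt t)^2\bigr)\ge\tfrac12(0.3\lambda-1)\ge\tfrac\lambda8,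
\]
the last step because $\lambda\ge20$. As $m>0$ and $|\operatorname{Im}P|<\frac\pi2$,
\[
st-|P(z,\zeta)|^2\ge(\sqrt{st}-m)(\sqrt{st}+m)-\tfrac{\pi^2}4\ge\tfrac\lambda8\sqrt{st}-\tfrac{\pi^2}4\ge\tfrac\lambda{16}\sqrt{st},
\]
because $\frac\lambda{16}\sqrt{st}\ge2.5>\frac{\pi^2}4$. Thus $1-Y\ge\lambda/(16\sqrt{st})\ge\lambda/(16\sqrt{32}\,t)\ge\lambda/(100t)$. Finally, if $|s-t|\le79$ then $\lambda\ge40\ge\frac12(1+|s-t|)$; if $|s-t|>79$ then $\lambda\ge|s-t|-2\log2\ge\frac12(1+|s-t|)$ by \eqref{eq:basic}.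
\end{proof}

\begin{lemma}[shrinking $w$]\label{lem:M1}
Let $\gamma=\min(\frac1{4\alpha},\frac18)$. For $(z,w)\in\Omega$ and $0<h<1$: $|u(z,w)-u(z,(1-h)w)|\le Ch^\gamma$.
\end{lemma}

\begin{proof}
Put $w'=(1-h)w$; we may assume $w\ne0$. Splitting at $|\omega-w|=2|w-w'|$ as in the proof of Lemma~\ref{lem:interior},
\[
|u_0(z,w)-u_0(z,w')|\le\frac1\pi\int_{|\omega|<1}\frac{|w-w'|\,dA(\omega)}{|w-\omega||w'-\omega|}\le C|w-w'|\Bigl(1+\log\frac2{|w-w'|}\Bigr)\le C|w-w'|^{1/2}\le Ch^\gamma .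
\]
For $U$ put $W=w\chi(\zeta,z)$ and $x=|W|/R(\zeta)$. Replacing $w$ by $w'$ replaces the argument $(\zeta,W)$ of $g$ by $(\zeta,(1-h)W)$. By \eqref{eq:gwbound} at $(\zeta,(1-\tau)W)$, where the ratio is $(1-\tau)x$,
\[
|g(\zeta,W)-g(\zeta,(1-h)W)|\le(1+2|\partial_{\bar\zeta}R|)\int_0^h\frac{x\,d\tau}{1-(1-\tau)^2x^2}\le(1+2|\partial_{\bar\zeta}R|)\log\Bigl(1+\frac{hx}{1-x}\Bigr),
\]
because $1-(1-\tau)^2x^2\ge1-(1-\tau)x$. Now $\log(1+y)=\frac1\gamma\log(1+y)^\gamma\le\frac1\gamma\log(1+y^\gamma)\le y^\gamma/\gamma$, and for $\zeta\ne z$, by \eqref{eq:gap}, $\frac x{1-x}\le\frac1{1-X}\le\frac2{1-X^2}\le C\,t^2/\rho^2$. With \eqref{eq:weight}, the values of $U$ differ by at most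
\[
Ch^\gamma\int_{\mathbb D}\frac{t^{-1-1/\alpha+2\gamma}\rho^{-2\gamma}}{D\,|z-\zeta|}\,dA(\zeta)\le Ch^\gamma,
\]
by Lemma~\ref{lem:int}(c), because $2\gamma\le\frac1{2\alpha}$ and $2\gamma\le\frac12$.
\end{proof}

\begin{lemma}[away from the circle]\label{lem:M2}
There is $d_0=d_0(\alpha)\in(0,\frac1{16}]$ such that if $0<d\le d_0$, $(z,w),(z',w')\in\Omega$ are at distance at most $d$, and $\delta_z\ge a:=\sqrt d$, then $|u(z,w)-u(z',w')|\le Cd^{\gamma/4}$.
\end{lemma}

\begin{proof}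
Let $h=d^{1/4}$, $\tilde w=(1-h)w$, $\tilde w'=(1-h)w'$. By Lemma~\ref{lem:M1}, replacing $w,w'$ by $\tilde w,\tilde w'$ costs at most $Ch^\gamma=Cd^{\gamma/4}$.

We claim that $B((z,\tilde w),r)\subset\Omega$ for $r=c_1ha$ with $c_1=c_1(\alpha)\le\frac14$ small. Let $|z_1-z|\le r\le c_1h\delta_z$. Since $1-|z|\ge\frac12\delta_z>r$, $z_1\in\mathbb D$, and $\delta\ge\delta_z-2r\ge\frac12\delta_z$ on the segment $[z,z_1]$. As $|\nabla\log R|\le2/(\alpha\delta)$, we get $R(z_1)\ge e^{-4c_1h/\alpha}R(z)\ge(1-\frac h4)R(z)$ if $c_1\le\frac\alpha{16}$. On the other hand $|\tilde w|+r<(1-h)R(z)+r\le(1-\frac h4)R(z)$ as soon as $r\le\frac34hR(z)$. This holds for $c_1$ small, because $R(z)=s^{-1/\alpha}\ge c\,e^{1-s}=c\,\delta_z\ge ca$. The claim follows.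

For $d_0$ small, $d\le\frac12c_1d^{3/4}=\frac r2$. Also $|(z,\tilde w)-(z',\tilde w')|\le d$ and $y\log\frac{2e}y\le C\sqrt y$ for $0<y\le1$. So Lemma~\ref{lem:interior} gives $|u(z,\tilde w)-u(z',\tilde w')|\le C(d/r+d^{1/2})\le Cd^{1/4}\le Cd^{\gamma/4}$.
\end{proof}

\begin{lemma}[near the circle]\label{lem:M3}
Let $0<a\le\frac14$, $(z,w)\in\Omega$ with $\delta_z\le a$, and $z_\tau=(1-\tau)z$. Then $|U(z,w)-U(z_a,w)|\le C\,\ell(a)^{-1/\alpha}$.
\end{lemma}

\begin{proof}
For $0\le\tau\le a$ we have $|w|<R(z)\le R(z_\tau)$, so $(z_\tau,w)\in\Omega$; also $\delta_{z_\tau}\le\delta_z+2\tau\le3a$ and $|z|\ge\frac12$. Let $B=1+6e^{40}$ and split $\mathbb D$ into $\mathcal N=\{|1-\bar\zeta z|\le Ba\}$ and $\mathcal F=\mathbb D\setminus\mathcal N$. On $\mathcal N$ we bound the two integrands separately; on $\mathcal F$ we use cancellation. We use repeatedly that $\max(1,\ell-c_0)\ge\ell/(1+c_0)$ for $\ell\ge1$, $c_0\ge0$.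

\medskip
\emph{Near part.} On $\mathcal N$ also $|1-\bar\zeta z_a|\le(B+1)a$. So it suffices to show, for every $(z,w)\in\Omega$ with $\delta_z\le3a$,
\[
\int_{D\le(B+1)a}|I(\zeta;z,w)|\,dA(\zeta)\le C\,\ell(a)^{-1/\alpha},
\]
and to apply this to $(z,w)$ and to $(z_a,w)$. We have $s\ge\max(1,\ell(a)-\log3)\ge c\,\ell(a)$. On the region of integration $m\ge\ell(a)-\log(B+1)$, so by \eqref{eq:basic} $t\ge\max(1,m-\log2)\ge c\,\ell(a)$.

Where $\lambda<40$, that is, $\rho<\rho_0:=(1-e^{-40})^{1/2}$, the first bound in \eqref{eq:I} gives $|I|\le C\,t^{-1/\alpha}\rho^{-1/2}/(D|z-\zeta|)$, and Lemma~\ref{lem:int}(a) gives a contribution at most $C\,\ell(a)^{-1/\alpha}$.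

Where $\lambda\ge40$ we have $|z-\zeta|\ge\rho_0D$, so by \eqref{eq:Igen} and \eqref{eq:weight}
\[
|I|\le C\,t^{-1-1/\alpha}\Bigl(1+\log\frac1{1-X^2}\Bigr)D^{-2}.
\]
By \eqref{eq:gap} and Lemma~\ref{lem:angle2}, either $\log\frac1{1-X^2}\le C$, or $\frac1{32}<\frac st<32$ and $\log\frac1{1-X^2}\le C+\log\frac{200t}{1+|s-t|}$, where the last logarithm is positive since $1+|s-t|\le32t$. By Lemma~\ref{lem:int}(b), with $y=t-s$, the contribution is at most
\[
C\int_{c\,\ell(a)}^\infty t^{-1-1/\alpha}\,dt+C\int_{\max(1,s/32)}^{32s}t^{-1-1/\alpha}\log\frac{200t}{1+|s-t|}\,dt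
\le C\,\ell(a)^{-1/\alpha}+C\,s^{-1-1/\alpha}\int_{-32s}^{32s}\log\frac{6400s}{|y|}\,dy .
\]
The last integral is a constant times $s$, so the last term is $C\,s^{-1/\alpha}\le C\,\ell(a)^{-1/\alpha}$.

\medskip
\emph{Far part.} Let $\zeta\in\mathcal F$, so $D=|1-\bar\zeta z|>Ba$, and $0\le\tau\le a$. In this part $D$ refers to the pair $(z,\zeta)$, while $D_\tau,\rho_\tau,\lambda,s,m,X,Y$ refer to the pair $(z_\tau,\zeta)$. Then $|D_\tau-D|\le a$, so $(1-\frac1B)D\le D_\tau\le(1+\frac1B)D$ and $D_\tau\ge(B-1)a$. Since $\delta_\zeta\le2D_\tau$,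
\[
1-\rho_\tau^2=\frac{\delta_{z_\tau}\delta_\zeta}{D_\tau^2}\le\frac{3a\cdot2D_\tau}{D_\tau^2}\le\frac6{B-1}=e^{-40}.
\]
So $\lambda\ge40$ and $|z_\tau-\zeta|=\rho_\tau D_\tau\ge\frac12D_\tau$. We differentiate $I$ in $z$ at $z_\tau$. Because $\partial_zP(z,\zeta)=\bar\zeta/(1-z\bar\zeta)$, we have $|\partial_z\chi|\le\frac2\alpha|\chi|/(D_\tau|P(z_\tau,\zeta)|)\le\frac2\alpha|\chi|/(D_\tau m)$. Hence \eqref{eq:gwbound} bounds the derivative of $g(\zeta,w\chi)$ by
\[
(1+2|\partial_{\bar\zeta}R|)\,\frac1{1-X^2}\cdot\frac C{D_\tau m},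
\]
and the derivative of $(1-\bar\zeta z)^{-1}(z-\zeta)^{-1}$ is at most $CD_\tau^{-3}$. With \eqref{eq:gbound} and \eqref{eq:weight},
\[
|\partial_zI(\zeta;z_\tau,w)|\le C\,t^{-1-1/\alpha}D^{-3}\Bigl[\frac1{m(1-X^2)}+1+\log\frac1{1-X^2}\Bigr].
\]
If $1-Y\ge\frac12$, the bracket is at most $C$, since $m\ge0.3$. Otherwise, by \eqref{eq:gap} and Lemma~\ref{lem:angle2}, it is at most $C\bigl(\frac t{m\lambda}+1+\log t\bigr)$. Here $\frac t{m\lambda}\le C$. This is clear if $t\le2m$. If $t>2m$, then by \eqref{eq:basic} $\lambda=(s-m)+(t-m)\ge\frac t2-\log2$; together with $\lambda\ge40$ this gives $\lambda\ge\frac t4$, and $m\ge0.3$. Thus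
\[
|\partial_zI(\zeta;z_\tau,w)|\le C\,t^{-1-1/\alpha}(1+\log t)D^{-3}\le C\,t^{-1/\alpha}D^{-3}\le C\Bigl(1+\log\frac1D\Bigr)^{-1/\alpha}D^{-3};
\]
the last step is \eqref{eq:basic} for the pair $(z,\zeta)$: $0.3\le1+\log\frac1D\le t+\log2\le2t$.

Since $I$ is holomorphic in $z$ near the segment $\{z_\tau:0\le\tau\le a\}$, which avoids $\zeta$, and $|dz_\tau/d\tau|\le1$,
\[
\int_{\mathcal F}|I(\zeta;z,w)-I(\zeta;z_a,w)|\,dA(\zeta)\le Ca\int_{D>Ba}\Bigl(1+\log\frac1D\Bigr)^{-1/\alpha}D^{-3}\,dA(\zeta).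
\]
As $|z|\ge\frac12$, the set $\{D\le r\}$ is contained in $\{|\zeta-1/\bar z|\le2r\}$ and has area at most $4\pi r^2$. So the shell $2^jBa<D\le2^{j+1}Ba$ (where $j\ge0$ and $2^jBa<2$) contributes at most $C\,2^{-j}m_j^{-1/\alpha}$, with $m_j=\max\bigl(1-\log2,\ 1+\log\frac1{2^{j+1}Ba}\bigr)$. If $2^j\le a^{-1/2}$, then $m_j\ge\max\bigl(0.3,\ \frac12+\frac12\ell(a)-\log(2B)\bigr)\ge c\,\ell(a)$. The remaining $j$ contribute at most $C\sum_{2^j>a^{-1/2}}2^{-j}\le Ca^{1/2}$. The sum is at most $C\,\ell(a)^{-1/\alpha}$.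
\end{proof}

\begin{proof}[Proof of the upper bound \eqref{eq:modulus}]
Let $\mathbf p=(z,w)$, $\mathbf p'=(z',w')$, $0<d=|\mathbf p-\mathbf p'|\le d_0$ and $a=\sqrt d\le\frac14$. If $\delta_z\ge a$ or $\delta_{z'}\ge a$, Lemma~\ref{lem:M2} applies, possibly after exchanging the two points. Otherwise $\delta_z,\delta_{z'}<a$. By \eqref{eq:u0} and Lemma~\ref{lem:M3},
\[
|u(z,w)-u(z_a,w)|\le2R(z)+2R(z_a)+C\,\ell(a)^{-1/\alpha}\le C\,\ell(a)^{-1/\alpha},
\]
because $\delta_z,\delta_{z_a}\le3a$ means that the depths of $z$ and $z_a$ are at least $c\,\ell(a)$. The same holds for $\mathbf p'$, with $z'_a=(1-a)z'$. The points $(z_a,w)$ and $(z'_a,w')$ lie in $\Omega$ at distance at most $d$, and $\delta_{z_a}\ge1-(1-a)^2\ge a$, so Lemma~\ref{lem:M2} applies to them. Since $\ell(a)\ge\frac12\ell(d)$ and $d^{\gamma/4}\le C\,\ell(d)^{-1/\alpha}$, in all cases $|u(\mathbf p)-u(\mathbf p')|\le C\,\ell(d)^{-1/\alpha}$. Enlarging $K_\alpha$ we obtain \eqref{eq:modulus}.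
\end{proof}

\section{Optimality}\label{sec:optimal}

\begin{proof}[Proof of the lower bound in Theorem~\ref{thm:mod}]
Let $0<d\le\frac14$, $b=1-2d$, and
\[
\psi(\zeta)=\frac{\zeta-b}{1-b\zeta},\qquad f=\psi(z)\,d\bar w .
\]
The form $f$ is smooth and closed on $\Omega_\alpha$, and $\|f\|\le1$. The M\"obius map $\psi$ changes by a fixed amount over the distance $d$ from $b$ to the point $1-3d$: $\psi(b)=0$ and $|\psi(1-3d)|=\frac d{5d-6d^2}\ge\frac15$.

Let $u$ be a continuous solution with $|u(\mathbf p)-u(\mathbf p')|\le\|f\|\,\omega(|\mathbf p-\mathbf p'|)$. The function $u-\bar w\,\psi(z)$ is continuous and annihilated by $\bar\partial$ in the sense of distributions, hence holomorphic. So for $\zeta\in\mathbb D$ and $0<r<R(\zeta)$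
\[
\oint_{|w|=r}u(\zeta,w)\,dw=\psi(\zeta)\oint_{|w|=r}\bar w\,dw=2\pi i\,r^2\,\psi(\zeta).
\]
Since $0<1-3d<b$, $R(1-3d)\ge R(b)$, and for $r<R(b)$ we may use this at $\zeta=1-3d$ and at $\zeta=b$. The points $(1-3d,w)$ and $(b,w)$ are at distance $d$, so
\[
2\pi r^2\cdot\tfrac15\le2\pi r^2\,|\psi(1-3d)-\psi(b)|\le2\pi r\,\omega(d).
\]
Letting $r\to R(b)$ and using $1-b^2=4d-4d^2\ge d$,
\[
\omega(d)\ge\tfrac15R(b)=\tfrac15\Bigl(1+\log\frac1{4d-4d^2}\Bigr)^{-1/\alpha}\ge\tfrac15\Bigl(1+\log\frac1d\Bigr)^{-1/\alpha}=\tfrac15\,\ell(d)^{-1/\alpha}.\qedhere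
\]
\end{proof}

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book.
\end{thebibliography}

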